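# Paths of norm-attaining functionals

## Reflexive spaces: normalizing a segment

Let $E$ be a real Banach space with dual $E^*$, and let $S^*=\{x^*\in E^*:\|x^*\|=1\}$. A functional $f\in S^*$ is *norm-attaining* if there is $x\in E$ with $\|x\|=1$ and $\langle f,x\rangle=1$. Write $N\subset S^*$ for the set of norm-attaining functionals. In these notes we ask: when $\dim E\ge 2$, can any two points of $N$ be joined inside $N$ by an arc that is continuous for the norm of $E^*$? A *path* is a continuous image of $[0,1]$; an *arc* is an embedded one. A path-connected Hausdorff space is arcwise connected (Willard, *General Topology*, §31), so it is enough to find paths.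

The condition $\dim E\ge2$ is needed. If $\dim E=1$, then $N=S^*$ has exactly two points.

Suppose first that $E$ is reflexive. Then $N=S^*$: given $f\in S^*$, Hahn–Banach gives $F\in E^{**}$ with $\|F\|=1=F(f)$, and $F$ is evaluation at some $x\in E$ with $\|x\|=1$, so $\langle f,x\rangle=1$. Now let $a,b\in S^*$ and put $c_t=(1-t)a+tb$. If $c_t=0$, then comparing norms gives $1-t=t$, so $t=\frac12$ and $b=-a$. Hence for $b\ne -a$ the segment $[a,b]$ avoids $0$, and $t\mapsto c_t/\|c_t\|$ is a norm continuous path in $S^*=N$ from $a$ to $b$. If $b=-a$, use $\dim E^*\ge 2$ to choose $g\in S^*$ with $g\neq\pm a$, and join $a$ to $g$ and $g$ to $-a$. So the answer is yes for reflexive $E$.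

What changes in general? Two examples show it.

Take $E=c_0$, $E^*=\ell^1$. If $f\in \ell^1$ and $\sum f_nx_n=\sum|f_n|$ with $|x_n|\le1$, then $x_n=\operatorname{sign}f_n$ wherever $f_n\ne0$; since $x_n\to0$, the support of $f$ is finite. Conversely, a nonzero $f$ of finite support attains its norm at its sign vector. So $N\ne S^*$, but combinations of finitely supported vectors are finitely supported, and the normalized segment still works.

Take $E=\ell^1$, $E^*=\ell^\infty$. If $\|x\|_1=1$ and $\sum f_nx_n=\|f\|_\infty$, then $\sum(\|f\|_\infty|x_n|-f_nx_n)=0$ with all terms nonnegative, so $|f_n|=\|f\|_\infty$ whenever $x_n\neq0$. Thus $f\in S^*$ attains its norm exactly when $|f_n|=1$ for some $n$. Let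
$$a=(1,0,\tfrac12,\tfrac23,\tfrac34,\dots),\qquad b=(0,1,\tfrac12,\tfrac23,\tfrac34,\dots).$$
Both are in $N$. For $0<t<1$ we get $c_t=(1-t,t,\frac12,\frac23,\frac34,\dots)$, which has norm $1$ and no coordinate of modulus $1$. So the whole open segment lies in $S^*\setminus N$, and normalizing does nothing. Here one can make a detour by hand: raise the second coordinate of $a$ from $0$ to $1$ while the first stays $1$, then lower the first while the second stays $1$. In a general Banach space there are no coordinates to guide the detour.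

## Norming pairs and the theorem

The example shows a second difficulty: $N$ need not be closed. By the Bishop–Phelps theorem $N$ is norm dense in $S^*$, so a limit of elements of $N$ can be any element of $S^*$. What is closed is the set of pairs
$$\Pi=\{(x,f)\in E\times E^*:\ \|x\|=\|f\|=1=\langle f,x\rangle\}.$$
If $(x_m,f_m)\in\Pi$ converge in norm in both coordinates, the limit is in $\Pi$. So we shall carry the norming point along with the functional. Its projection to $E^*$ is $N$.

A small example of $\Pi$: let $E=\mathbb R^2$ with the max norm, so that $E^*$ has the $\ell^1$ norm. For $0<s<1$ the functional $(1-s,s)$ is normed only at $(1,1)$, and $(1-s,-s)$ only at $(1,-1)$, while $(1,0)$ is normed at every $(1,r)$, $|r|\le1$. A path in $\Pi$ whose functional moves from $(1-s,s)$ through $(1,0)$ to $(1-s,-s)$ must stop at $(1,0)$ for a while, until the norming point has moved from $(1,1)$ to $(1,-1)$. Such a path exists, but it is not obtained by choosing a norming point as a function of the functional.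

**Theorem B.** Let $E$ be a real Banach space with $\dim E\ge2$. Then $\Pi$ is path connected for norm$\times$norm. Hence $N$ is path connected in norm, and therefore arcwise connected. Moreover, if $a,b\in N$, $a\ne-b$, $\varepsilon>0$ and $c_t=(1-t)a+tb$, there is a norm path $\sigma$ in $N$ from $a$ to $b$ with $\big\|\sigma(t)-c_t/\|c_t\|\big\|<\varepsilon$ for all $t$.

So the answer is yes for every real Banach space of dimension at least $2$, and the path can follow the normalized segment as closely as we like.

## Subdifferentials and their graphs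

The constraint "norm one" is awkward, so we move to the graph of a subdifferential and normalize only at the end.

**Definition.** Let $h:E\to(-\infty,\infty]$ be convex, lower semicontinuous (lsc) and proper, that is, not identically $+\infty$; put $\operatorname{dom}h=\{h<\infty\}$. For $x\in\operatorname{dom}h$, the set $\partial h(x)$ consists of all $f\in E^*$ with
$$h(y)\ge h(x)+\langle f,y-x\rangle\qquad(y\in E),\tag{1}$$
and $\partial h(x)=\emptyset$ if $x\notin\operatorname{dom}h$. The graph is $G=\{(x,f)\in E\times E^*: f\in\partial h(x)\}$.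

Note that (1) says exactly that $h-f$ attains its infimum at $x$. For $E=\mathbb R$ and $h(x)=b\max(x,0)$ with $b>0$, the graph is a staircase:
$$G=\{(x,0):x<0\}\ \cup\ \{0\}\times[0,b]\ \cup\ \{(x,b):x>0\}.$$
We shall use it as a test case.

For $p=(x,f)$ and $p'=(x',f')$ put
$$q(p,p')=\langle f-f',x-x'\rangle,\qquad d(p,p')=\max(\|x-x'\|,\|f-f'\|).$$
Always $q\le d^2$.

**Monotonicity.** $q\ge0$ on $G\times G$. Indeed, add $h(x')\ge h(x)+\langle f,x'-x\rangle$ and $h(x)\ge h(x')+\langle f',x-x'\rangle$ and cancel the finite numbers $h(x),h(x')$.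

**Closedness.** $G$ is norm$\times$norm closed. Let $(x_m,f_m)\in G$ converge to $(x,f)$. In $h(y)\ge h(x_m)+\langle f_m,y-x_m\rangle$ let $m\to\infty$; since $\liminf h(x_m)\ge h(x)$ by lsc, we get (1). Choosing $y\in\operatorname{dom}h$ shows $h(x)<\infty$.

**The function $\frac12\|\cdot\|^2$.** For $h=\frac12\|\cdot\|^2$,
$$f\in\partial h(x)\iff\langle f,x\rangle=\|x\|^2=\|f\|^2.\tag{2}$$
If the right side holds, then $\frac12\|y\|^2\ge\|f\|\|y\|-\frac12\|f\|^2\ge\langle f,y\rangle-\frac12\|x\|^2=\frac12\|x\|^2+\langle f,y-x\rangle$, which is (1). Conversely, (1) says $\langle f,y\rangle-\frac12\|y\|^2\le\langle f,x\rangle-\frac12\|x\|^2$ for all $y$. The supremum of the left side over $y$ is $\sup_{r\ge0}(r\|f\|-\frac12r^2)=\frac12\|f\|^2$. So $\frac12\|f\|^2+\frac12\|x\|^2\le\langle f,x\rangle\le\|f\|\|x\|$. Hence $(\|f\|-\|x\|)^2\le0$, the norms agree, and $\langle f,x\rangle=\|x\|^2$. In particular $\Pi\subset G$; and if $(x,f)\in G$ with $f\ne0$, then $x\ne0$ and $(x/\|x\|,f/\|f\|)\in\Pi$.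

**The norm.** If $j\in\partial\|\cdot\|(w)$, then $\langle j,v\rangle\le\|w+v\|-\|w\|\le\|v\|$ for all $v$, so $\|j\|\le1$. Also $0\in\partial\|\cdot\|(0)$.

We use two textbook theorems; see Phelps, *Convex Functions, Monotone Operators and Differentiability*, LNM 1364, §3.

**(BR) Brøndsted–Rockafellar.** Let $E$ be a Banach space, $H$ proper lsc convex on $E$, $x_0\in\operatorname{dom}H$, $g\in E^*$, $\epsilon>0$, $H(x_0)-g(x_0)\le\inf(H-g)+\epsilon$ and $\lambda>0$. Then there are $z$ and $k\in\partial H(z)$ with $\|z-x_0\|\le\epsilon/\lambda$ and $\|k-g\|\le\lambda$.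

**(SR) Sum rule.** $\partial(h+P)=\partial h+\partial P$ if $h$ is proper lsc convex and $P$ is convex, finite and continuous on $E$.

In words, (BR) says that an almost-minimizer of $H-g$ lies near a genuine point of the graph of $\partial H$, and that one may trade closeness in $E$ against closeness in $E^*$ as long as the product of the two bounds is $\epsilon$.

## A path theorem in the graph, and how it gives Theorem B

The theorem that does the work holds for maps of polyhedra, not only of intervals. A *finite geometric simplicial complex* $K$ is a finite set of simplices in some $\mathbb R^M$, closed under taking faces, in which any two simplices meet in a common face or not at all. Its polyhedron $|K|$ is the union of the simplices, $V(K)$ is the set of vertices, and an edge is a one-dimensional simplex, so any two distinct vertices of a simplex form an edge. The example to keep in mind is $[0,1]$ cut at finitely many points. A *subdivision* $K'$ of $K$ is a complex with $|K'|=|K|$, each of whose simplices lies in a simplex of $K$. Then $V(K)\subset V(K')$: a vertex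 $v$ of $K$ lies in the relative interior of some simplex $s'$ of $K'$, and $s'$ lies in a simplex $s$ of $K$; since $v$ is an extreme point of $s$, we must have $s'=\{v\}$. Iterated barycentric subdivision makes all simplices as small as we like and keeps the dimension. All subdivisions below are of this kind.

Let $K$ have dimension $n\ge1$, and let $p:V(K)\to G$, $p(v)=(x_v,f_v)$. Let $(u,c):|K|\to E\times E^*$ be the extension of $p$ that is affine on each simplex. Let $q^*$ be the maximum of $q(p(v),p(w))$ over the edges $vw$ of $K$, and let $\kappa_n=\frac{n}{2(n+1)}<\frac12$. For example $\kappa_1=\frac14$ and $\kappa_2=\frac13$.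

**Theorem A.** Let $E$ be a real Banach space, $h$ a proper lsc convex function on $E$, and $K,p,u,c,q^*$ as above. If $\alpha,\beta>0$ and $\alpha\beta>\kappa_nq^*$, there is a norm$\times$norm continuous map $\pi=(\zeta,\chi):|K|\to G$ with $\pi=p$ on $V(K)$ and
$$\|\zeta(t)-u(t)\|<\alpha,\qquad\|\chi(t)-c(t)\|<\beta\qquad(t\in|K|).\tag{3}$$

For $K=[0,1]$: any $(x,f),(y,g)\in G$ are joined by a path $(\zeta,\chi)$ in $G$ with $\|\zeta(t)-((1-t)x+ty)\|<\alpha$ and $\|\chi(t)-((1-t)f+tg)\|<\beta$, as soon as $4\alpha\beta>\langle f-g,x-y\rangle$. Note the freedom: $\beta$ may be tiny if we accept a large $\alpha$.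

We first see why this is enough, and prove Theorem A afterwards.

**Proof of Theorem B from Theorem A.** Take $h=\frac12\|\cdot\|^2$. We shall use that for $v,w\neq0$ in a normed space
$$\Big\|\frac v{\|v\|}-\frac w{\|w\|}\Big\|\le\frac{2\|v-w\|}{\|w\|},\tag{4}$$
because $\frac v{\|v\|}-\frac w{\|w\|}=\frac{v-w}{\|w\|}+v\big(\frac1{\|v\|}-\frac1{\|w\|}\big)$ and the last term has norm $\frac{|\|w\|-\|v\||}{\|w\|}\le\frac{\|v-w\|}{\|w\|}$.

Let $(x,a),(y,b)\in\Pi$.

**Case $a\ne-b$.** The aim is to follow $[a,b]$ so closely that the path never meets $0$, and then normalize. As in the reflexive case, $0\notin[a,b]$, so $r=\min_t\|c_t\|>0$. Let $\varepsilon>0$ and choose $0<\beta<r\min(1,\varepsilon/2)$, and then $\alpha$ so large that $4\alpha\beta>\langle a-b,x-y\rangle$. Theorem A with $K=[0,1]$ gives a path $(\zeta,\chi)$ in $G$ from $(x,a)$ to $(y,b)$ with $\|\chi(t)-c_t\|<\beta<r\le\|c_t\|$. So $\chi(t)\neq0$, and $\zeta(t)\ne0$ because $\|\zeta(t)\|=\|\chi(t)\|$ by (2). Hence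
$$t\mapsto\big(\zeta(t)/\|\zeta(t)\|,\ \chi(t)/\|\chi(t)\|\big)$$
is a norm$\times$norm continuous path in $\Pi$ from $(x,a)$ to $(y,b)$. By (4), $\big\|\chi(t)/\|\chi(t)\|-c_t/\|c_t\|\big\|\le2\beta/r<\varepsilon$. With $\sigma=\chi/\|\chi\|$ this is the last statement of the theorem.

**Case $b=-a$.** The aim is to go through a third point. As $\dim E\ge2$, choose $w\in\ker a$ with $\|w\|=1$ and, by Hahn–Banach, $g$ with $\|g\|=1=\langle g,w\rangle$. Since $\langle\pm a,w\rangle=0\ne1$, we have $g\ne\pm a$. By the first case, $(x,a)$ is joined to $(w,g)$ in $\Pi$ because $a\neq-g$, and $(w,g)$ to $(y,-a)$ because $g\ne a$.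

So $\Pi$ is path connected. Its image $N$ under the continuous projection $(x,f)\mapsto f$ is path connected in norm, hence arcwise connected. $\blacksquare$

## Affine combinations of graph points, and where refinement stalls

It remains to prove Theorem A. The first step measures how far a convex combination of points of $G$ is from being in $G$.

**Lemma 1.** Let $p_i=(x_i,f_i)\in G$, $\lambda_i\ge0$, $\sum\lambda_i=1$ (finite sum), $u=\sum\lambda_ix_i$, $c=\sum\lambda_if_i$. Then $u\in\operatorname{dom}h$ and
$$h(u)-c(u)\le\inf(h-c)+\sum_{i<j}\lambda_i\lambda_jq(p_i,p_j).\tag{5}$$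

**Proof.** By convexity $h(u)\le\sum\lambda_ih(x_i)<\infty$. For every $y$ we have $h(y)-c(y)=\sum\lambda_i(h(y)-f_i(y))$, and $h-f_i$ has its infimum at $x_i$, so $\inf(h-c)\ge\sum\lambda_i(h(x_i)-f_i(x_i))$. Subtracting, $h(u)-c(u)-\inf(h-c)$ is at most
$$\sum_i\lambda_if_i(x_i)-c(u)=\sum_{i,j}\lambda_i\lambda_j\big(f_i(x_i)-f_i(x_j)\big)=\sum_{i<j}\lambda_i\lambda_j\langle f_i-f_j,x_i-x_j\rangle.$$
The first equality uses $\sum_j\lambda_j=1$ and $c(u)=\sum_{i,j}\lambda_i\lambda_jf_i(x_j)$; the second adds the terms $(i,j)$ and $(j,i)$, the diagonal terms being $0$. $\square$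

If at most $n+1$ of the $\lambda_i$ are nonzero, then $\sum\lambda_i^2\ge\frac1{n+1}$ by Cauchy–Schwarz, so $\sum_{i<j}\lambda_i\lambda_j=\frac12(1-\sum\lambda_i^2)\le\kappa_n$. For $t\in|K|$ the pair $(u(t),c(t))$ is a convex combination of at most $n+1$ values of $p$ at vertices of one simplex. Hence
$$u(t)\in\operatorname{dom}h,\qquad h(u(t))-c(t)(u(t))\le\inf(h-c(t))+\kappa_nq^*\qquad(t\in|K|).\tag{6}$$

Now the obvious attempt. Let $K=[0,1]$ and let $(x,f)$, $(y,g)$ be the two given points, with $Q=q^*>0$. By (6) and (BR) with $\epsilon=Q/4$ and $\lambda=\beta$, for every $t$ there is $(z_t,k_t)\in G$ with $\|z_t-u(t)\|\le\alpha$ and $\|k_t-c(t)\|\le\beta$, where $\alpha\beta=Q/4$. Choose such points at a fine mesh of parameters, get a chain in $G$, repeat with each pair of neighbors, and hope that the piecewise affine paths converge. Since $G$ is closed and $E\times E^*$ is complete, the limit would be a path in $G$, provided that both coordinates converge. If we control only the functionals, we learn nothing: their limit may fail to attain its norm, like the functionals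 $c_t$ in the $\ell^1$ example, each of which is a limit of elements of $N$.

So in round $m$ we want displacements $\alpha_m$ and $\beta_m$ that are both summable. Since $\alpha_m\beta_m=Q_m/4$, where $Q_m$ is the value of $q^*$ at round $m$, this requires $Q_m\to0$. But for neighbors $s,t$ in a very fine mesh, what we know is $\|z_t-z_s\|\le2\alpha+o(1)$ and $\|k_t-k_s\|\le2\beta+o(1)$, and so
$$q\big((z_s,k_s),(z_t,k_t)\big)\le4\alpha\beta+o(1)=Q+o(1).\tag{7}$$
This is exactly break-even: refining the mesh gains nothing, however fine it is.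

The loss in (7) is not only in the estimate. Take the staircase $h(x)=b\max(x,0)$ on $\mathbb R$ with endpoints $(0,0)$ and $(a,b)$, where $a,b>0$. Then $u(t)=ta$, $c(t)=tb$, $Q=ab$. Choose $\alpha=a/2$ and $\beta=b/2$, and pick $(0,0)$ for all $t\le\frac12$ and $(a,b)$ for all $t>\frac12$. The displacements are at most $a/2$ and $b/2$, as required, and one edge of the chain still joins $(0,0)$ to $(a,b)$, with $q=Q$. The nearby points have to be chosen in a way that relates one parameter to the next, without knowing anything about $E$.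

## A norm penalty makes $q$ small

The choice that works is to almost minimize $h-c(t)$ with a penalty $\beta'\|\cdot-u(t)\|$ added. At an exact minimizer $z_t$ the sum rule gives $k_t\in\partial h(z_t)$ with $k_t-c(t)=-j_t$, where $j_t\in\beta'\partial\|\cdot\|(w_t)$ and $w_t=z_t-u(t)$. So the displacement $w_t$ in $E$ and the displacement $-j_t$ in $E^*$ are coupled, with a minus sign. If $u$ and $c$ hardly change between $s$ and $t$, then $q$ is about
$$\langle-(j_t-j_s),\,w_t-w_s\rangle\le0,$$
because $\partial\|\cdot\|$ is monotone. The term that was bounded by $4\alpha\beta$ in (7) now has the good sign.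

On the staircase one can watch this. Let $0<\beta'<b$, $0<t<1$, and $H_t(x)=b\max(x,0)-tbx+\beta'|x-ta|$. Its slopes are $-tb-\beta'<0$ for $x<0$, then $(1-t)b-\beta'$ for $0<x<ta$, then $(1-t)b+\beta'>0$ for $x>ta$. Put $t_0=1-\beta'/b$. For $t<t_0$ the minimizer is $z_t=0$, with $j_t=-\beta'$ and $k_t=tb+\beta'\in[0,b]$. For $t>t_0$ it is $z_t=ta$, with $k_t=b$. So the chosen point climbs the vertical part of $G$ and then moves along the horizontal part. Two points with parameters on the same side of $t_0$ have $q=0$, and so do $(0,0)$ and $(0,tb+\beta')$. For $s<t_0<t$,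
$$q=(ta-0)(b-sb-\beta')=tab\,(t_0-s),$$
which is small when $t-s$ is small. On the other hand $d$ need not be small: from $(0,0)$ to $(0,tb+\beta')$ there is a jump of more than $\beta'$, and near $t_0$ the first coordinate jumps by about $t_0a$. That defect will be repaired in the next section.

In general exact minimizers need not exist, so an error $e_t$ enters.

**Lemma 2.** Let $\alpha,\beta>0$, $\alpha\beta>\kappa_nq^*$ and $\tau>0$. There are a subdivision $K'$ of $K$ and $p':V(K')\to G$, $p'(v)=(x'_v,f'_v)$, with $p'=p$ on $V(K)$, with $\|x'_v-u(v)\|<\alpha$ and $\|f'_v-c(v)\|<\beta$ for $v\in V(K')$, and with $q(p'(v),p'(w))\le\tau$ for every edge $vw$ of $K'$.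

**Proof.**

**Step 1: constants.** We fix the strength of the penalty, the error and the mesh. Choose $\beta'\in(0,\beta)$ with $\kappa_nq^*/\beta'<\alpha$, and then $\sigma>0$ with
$$\kappa_nq^*/\beta'+\sigma<\alpha,\qquad\beta'+\sigma<\beta,\qquad2\sigma(2\alpha+1)\le\tau/2.$$
Since $u$ and $c$ are uniformly continuous on the compact set $|K|$, there is an iterated barycentric subdivision $K'$ such that for adjacent vertices $s,t$ of $K'$
$$\|u(t)-u(s)\|\le1,\qquad(2\alpha+1)\|c(t)-c(s)\|+2\beta'\|u(t)-u(s)\|\le\tau/2.$$

**Step 2: a point of $G$ for each vertex.** We almost minimize the penalized function. Let $t\in V(K')\setminus V(K)$ and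
$$H_t=h-c(t)+\beta'\|\cdot-u(t)\|.$$
It is lsc and convex, finite at $u(t)$, and bounded below, since (6) gives $\inf(h-c(t))>-\infty$. Pick $v_t$ with $H_t(v_t)\le\inf H_t+\sigma^2$ and $H_t(v_t)\le H_t(u(t))$. This is possible: if $u(t)$ satisfies the first inequality, take $v_t=u(t)$; otherwise any point satisfying the first inequality satisfies the second. By (6),
$$\beta'\|v_t-u(t)\|=H_t(v_t)-(h-c(t))(v_t)\le H_t(u(t))-\inf(h-c(t))\le\kappa_nq^*,$$
because $H_t(u(t))=h(u(t))-c(t)(u(t))$. Now apply (BR) to $H_t$ with $x_0=v_t$, $g=0$, $\epsilon=\sigma^2$, $\lambda=\sigma$. It gives $z_t$ and $e_t\in\partial H_t(z_t)$ with $\|z_t-v_t\|\le\sigma$ and $\|e_t\|\le\sigma$. The function $-c(t)+\beta'\|\cdot-u(t)\|$ is convex, finite and continuous, so by (SR)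
$$e_t=k_t-c(t)+j_t,\qquad k_t\in\partial h(z_t),\quad j_t\in\beta'\,\partial\|\cdot\|(z_t-u(t)),\quad\|j_t\|\le\beta'.\tag{8}$$
Hence $(z_t,k_t)\in G$ and
$$\|z_t-u(t)\|\le\kappa_nq^*/\beta'+\sigma<\alpha,\qquad\|k_t-c(t)\|=\|e_t-j_t\|\le\sigma+\beta'<\beta.$$
For $t\in V(K)$ put $(z_t,k_t)=p(t)=(u(t),c(t))$, $j_t=0$ and $e_t=0$. Then (8) holds too, because $0\in\partial\|\cdot\|(0)$, and the two bounds are trivial. Set $p'(t)=(z_t,k_t)$ for all $t\in V(K')$.

**Step 3: $q\le\tau$ on edges.** We use the sign of the coupling. Let $s,t$ be adjacent in $K'$. By monotonicity of $\beta'\partial\|\cdot\|$,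
$$\langle j_t-j_s,(z_t-u(t))-(z_s-u(s))\rangle\ge0,$$
so
$$-\langle j_t-j_s,z_t-z_s\rangle\le-\langle j_t-j_s,u(t)-u(s)\rangle\le2\beta'\|u(t)-u(s)\|.$$
By (8), $k_t-k_s=(c(t)-c(s))+(e_t-e_s)-(j_t-j_s)$. Also $\|e_t-e_s\|\le2\sigma$ and $\|z_t-z_s\|\le2\alpha+\|u(t)-u(s)\|$. Therefore
$$\langle k_t-k_s,z_t-z_s\rangle\le\big(\|c(t)-c(s)\|+2\sigma\big)\big(2\alpha+\|u(t)-u(s)\|\big)+2\beta'\|u(t)-u(s)\|.\tag{9}$$
By Step 1 the right side is at most $(2\alpha+1)\|c(t)-c(s)\|+2\beta'\|u(t)-u(s)\|+2\sigma(2\alpha+1)\le\frac\tau2+\frac\tau2=\tau$. $\square$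

## From small $q$ to small distances

On the staircase, small $q$ did not mean small $d$. But once $q\le\theta^2$, plain (BR) can split $\theta^2$ evenly as $\theta\cdot\theta$, and another round makes $d$ small at the cost of displacements of size only $\theta$.

**Lemma 3.** Let $\theta>0$ and $q\le\theta^2$ on all edges of $K$. There are a subdivision $K'$ of $K$ and $p':V(K')\to G$, $p'(v)=(x'_v,f'_v)$, with $p'=p$ on $V(K)$, with $\|x'_v-u(v)\|\le\theta$ and $\|f'_v-c(v)\|\le\theta$ for $v\in V(K')$, and with $d(p'(v),p'(w))\le3\theta$ on edges of $K'$.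

**Proof.** Take $K'$ so fine that $u$ and $c$ vary by at most $\theta$ on each simplex of $K'$. Since $\kappa_nq^*\le\theta^2$, (6) gives $h(u(v))-c(v)(u(v))\le\inf(h-c(v))+\theta^2$. For $v\in V(K')\setminus V(K)$, apply (BR) to $h$ with $x_0=u(v)$, $g=c(v)$, $\epsilon=\theta^2$ and $\lambda=\theta$; this gives $p'(v)\in G$ with the two bounds. Set $p'=p$ on $V(K)$. For adjacent $v,w$, each coordinate of $p'(v)-p'(w)$ has norm at most $\theta+\theta+\theta$: from $p'(v)$ to $(u,c)(v)$, to $(u,c)(w)$, to $p'(w)$. $\square$

We now combine the two lemmas into one refinement step. It makes $d$ as small as we like, and its total displacement is governed by $q^*$ alone.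

**Lemma 4.** Let $\alpha,\beta>0$, $\alpha\beta>\kappa_nq^*$ and $\eta>0$. There are a subdivision $K'$ of $K$ and $p':V(K')\to G$ extending $p$, with $d\le\eta$ on edges of $K'$, whose piecewise affine extension $(u',c')$ satisfies $\|u'-u\|<\alpha$ and $\|c'-c\|<\beta$ on $|K|$.

**Proof.** Choose $0<\alpha_1<\alpha$ and $0<\beta_1<\beta$ with $\alpha_1\beta_1>\kappa_nq^*$, and $\theta$ with $0<\theta\le\min(\alpha-\alpha_1,\beta-\beta_1,\eta/3)$. Apply Lemma 2 with $\alpha_1,\beta_1$ and $\tau=\theta^2$; call the result $K'',p''$, with affine extension $(u'',c'')$. On each simplex of $K''$ both $u$ and $u''$ are affine, so $u''-u$ is affine there and its norm, a convex function, is maximal at a vertex. Thus $\|u''-u\|<\alpha_1$ on $|K|$, and likewise $\|c''-c\|<\beta_1$. The complex $K''$ has dimension $n$ and $q\le\theta^2$ on its edges, so Lemma 3 applies to it. It gives $K',p'$ with $d\le3\theta\le\eta$ on edges, and by the same reasoning $\|u'-u''\|\le\theta$ and $\|c'-c''\|\le\theta$. Hence $\|u'-u\|<\alpha_1+\theta\le\alpha$ and $\|c'-c\|<\beta_1+\theta\le\beta$.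 Both lemmas keep the old values, so $p'$ extends $p$. $\square$

## Iterating to a continuous map into the graph

After one use of Lemma 4 we have $d\le\eta$ on edges, hence $q\le\eta^2$. The next use then needs displacements of size only $\eta$ in both coordinates, and we are free to make the next $\eta$ smaller. This is the summability that the first attempt lacked.

**Proof of Theorem A.**

**Step 1: the sequence of complexes.** We set up displacements with a convergent sum. Choose $0<\alpha_0<\alpha$ and $0<\beta_0<\beta$ with $\alpha_0\beta_0>\kappa_nq^*$. Put $\rho=\min(\alpha-\alpha_0,\beta-\beta_0)$ and $\eta_m=2^{-m-1}\rho$ for $m\ge1$, so that $\sum_{m\ge1}\eta_m=\rho/2$.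

Lemma 4 with $(\alpha_0,\beta_0,\eta_1)$ gives a subdivision $K_1$ of $K$ and $p_1:V(K_1)\to G$ extending $p$, with $d\le\eta_1$ on edges, whose affine extension $(u_1,c_1)$ satisfies $\|u_1-u\|<\alpha_0$ and $\|c_1-c\|<\beta_0$.

Given $K_m,p_m$ with $d\le\eta_m$ on edges, we have $q\le d^2\le\eta_m^2$ on edges, and $\eta_m\cdot\eta_m>\kappa_n\eta_m^2$. So Lemma 4 applies to $K_m,p_m$ with $(\eta_m,\eta_m,\eta_{m+1})$. It gives a subdivision $K_{m+1}$ of $K_m$ and $p_{m+1}:V(K_{m+1})\to G$ extending $p_m$, with $\|u_{m+1}-u_m\|<\eta_m$ and $\|c_{m+1}-c_m\|<\eta_m$ on $|K|$, and $d\le\eta_{m+1}$ on edges of $K_{m+1}$.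

**Step 2: the limit.** We use completeness of $E\times E^*$. The continuous maps $(u_m,c_m)$ converge uniformly on $|K|$ to a continuous map $\pi=(\zeta,\chi)$. Since every $p_m$ extends $p$, we have $\pi=p$ on $V(K)$. Moreover
$$\|\zeta-u\|\le\alpha_0+\rho/2<\alpha,\qquad\|\chi-c\|\le\beta_0+\rho/2<\beta,$$
which is (3).

**Step 3: the limit lies in $G$.** We use closedness of $G$. Fix $t$ and $m$. The pair $(u_m,c_m)(t)$ is a convex combination of values of $p_m$ at the vertices of one simplex of $K_m$. These values are points of $G$ that are pairwise within $\eta_m$ for $d$, so $(u_m,c_m)(t)$ is within $\eta_m$ of any one of them. Since $\eta_m\to0$ and $(u_m,c_m)(t)\to\pi(t)$, there are points of $G$ converging to $\pi(t)$, and $\pi(t)\in G$. $\blacksquare$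

With this, the proof of Theorem B is complete.

## The constant $4$, and the need for completeness

**The constant $4$ for paths is sharp.** Let $\alpha,\beta,Q>0$ with $4\alpha\beta\le Q$. Put $a=2\alpha$ and $b=Q/a$; then $b\ge2\beta$. On $E=\mathbb R$ take the staircase $h(x)=b\max(x,0)$ and the points $(0,0),(a,b)\in G$, for which $q=ab=Q$. At $t=\frac12$ a path as in Theorem A would need $(z,k)\in G$ with $|z-a/2|<\alpha=a/2$ and $|k-b/2|<\beta$. The first condition gives $z>0$, so $k=b$ and $|k-b/2|=b/2\ge\beta$. No point of $G$ satisfies both.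

**Completeness cannot be dropped from Theorem B.** Let $E$ be the space of real polynomials on $[0,1]$ with the $L_1$ norm. It is dense in $L_1[0,1]$, so $E^*=L_\infty[0,1]$ isometrically. Let $\|f\|_\infty=1$ and let $P\ne0$ be a polynomial. Since $fP\le|P|$ a.e., the equality $\int fP=\int|P|$ means $fP=|P|$ a.e. As $P$ has only finitely many zeros, this means $f=\operatorname{sign}P$ a.e. So $N=\{\operatorname{sign}P:P\ne0\}$. Two distinct elements of $N$ take values $\pm1$ a.e. and differ on a set of positive measure, so their distance is $2$. The functions $\operatorname{sign}(x-s)$, $0<s<1$, show that $N$ is infinite. Thus $N$ is infinite and norm-discrete, hence not connected. In the proof, completeness of $E$ enters twice: in (BR), and in the passage to the limit.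

## Ranges, domains and families of functionals

Here are some further consequences of Theorems A and B. Write $D(\partial h)=\{x:\partial h(x)\neq\emptyset\}$ and $R(\partial h)=\bigcup_x\partial h(x)$. Call a set uniformly locally path connected if for every $\varepsilon>0$ there is $\delta>0$ such that any two of its points at distance at most $\delta$ are joined, within the set, by a path that stays within $\varepsilon$ of the first point.

**General subdifferentials.** Let $h$ be proper lsc convex on a Banach space, and use Theorem A with $K=[0,1]$.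

- With $\alpha,\beta$ large, $G$ is path connected, and so are its projections $D(\partial h)$ and $R(\partial h)$, all in norm.
- With $\beta=\varepsilon$ and $\alpha$ large, any $f,g\in R(\partial h)$ are joined by a path in $R(\partial h)$ within $\varepsilon$ of the segment $[f,g]$. With $\alpha=\varepsilon$ and $\beta$ large, the same holds in $D(\partial h)$. As a segment of length at most $\delta$ stays within $\delta$ of its first point, both sets are uniformly locally path connected.
- If $d(p,p')\le\delta$ with $\delta>0$, then $q(p,p')\le\delta^2<4\delta^2$, so $\alpha=\beta=\delta$ is allowed and the path stays within $2\delta$ of $p$. So $G$ is uniformly locally path connected.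

For a nonempty closed convex set $C$, let $h$ be its indicator function, equal to $0$ on $C$ and $+\infty$ elsewhere. Then $f\in\partial h(x)$ means that $x\in C$ and $\langle f,x\rangle=\sup_C f$. So the functionals that attain their supremum on $C$ form a norm path connected set. Two nonzero ones $a,b$ with $0\notin[a,b]$ are joined by a path of nonzero ones: take $\varepsilon$ smaller than the distance from $0$ to $[a,b]$.

**$N$ is uniformly locally path connected when $\dim E\ge 2$.** Let $a,b\in N$ with $\|a-b\|\le\delta<2$. Then $a\ne-b$, and (4) with $v=c_t$, $w=a$ gives $\big\|c_t/\|c_t\|-a\big\|\le2\|c_t-a\|\le2\delta$. By Theorem B, $a$ and $b$ are joined in $N$ within $2\delta+\varepsilon$ of $a$, for any $\varepsilon>0$.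

**Parametric Bishop–Phelps theorem.** Let $K$ be a compact polyhedron, $\varphi:|K|\to S^*$ norm continuous, $0<\varepsilon<1$. There are norm continuous $x:|K|\to E$ and $f:|K|\to E^*$ with $(x(t),f(t))\in\Pi$ and $\|f(t)-\varphi(t)\|<\varepsilon$ for all $t$.

**Proof.** If $\dim K=0$, then $|K|$ is finite and this is the Bishop–Phelps theorem. Otherwise triangulate so finely that $\varphi$ oscillates by less than $\varepsilon/8$ on each simplex. By Bishop–Phelps choose $(x_v,f_v)\in\Pi$ with $\|f_v-\varphi(v)\|<\varepsilon/8$ at each vertex. If $t$ lies in a simplex and has barycentric coordinates $\lambda_v$, then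
$$\|c(t)-\varphi(t)\|\le\sum\lambda_v\big(\|f_v-\varphi(v)\|+\|\varphi(v)-\varphi(t)\|\big)<\varepsilon/4.$$
Apply Theorem A to $h=\frac12\|\cdot\|^2$ with $\beta=\varepsilon/8$ and $\alpha$ so large that $\alpha\beta>\kappa_nq^*$. This gives $(\zeta,\chi)$ in $G$ with $\|\chi-\varphi\|<3\varepsilon/8$. As $\|\varphi\|=1$, we get $\chi\ne0$ and $\big\|\chi/\|\chi\|-\chi\big\|=\big|1-\|\chi\|\big|<3\varepsilon/8$. By (2), $\zeta\neq0$ and the pair $x=\zeta/\|\zeta\|$, $f=\chi/\|\chi\|$ has values in $\Pi$. It is continuous, and $\|f-\varphi\|<\frac34\varepsilon<\varepsilon$. $\square$
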